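\title{A relation of degree $2p-1$ in the Lie rings of free groups of exponent $p$}

\begin{abstract}
Let $p$ be a prime and let $B(n)$ be the free group of exponent $p$ on $n$ generators. Its associated graded Lie ring is a quotient $\Lambda(n)/\Sigma(n)$ of the free $(p-1)$-Engel Lie algebra $\Lambda(n)$ over $\mathbb F_p$. We prove that the component of degree $2p-1$ of $\Sigma(n)$ is nonzero for every prime $p\ge5$ and every $n\ge3$. An explicit element of $\Sigma(3)$ is written down, and it is shown to be nonzero by means of $SL_2$-invariant polynomial functions on a group of $3\times3$ matrices over a power series ring. With theorems of Sanov and Kostrikin we also obtain a lower bound for $\dim\Sigma_{2p-1}(n)$ and determine all pairs $(p,n)$ for which $\Sigma_{2p-1}(n)\ne0$.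
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $p$ be a prime. For a group $G$ let $\gamma_1(G)=G$, $\gamma_{m+1}(G)=[\gamma_m(G),G]$ be the lower central series, and let
\[
L(G)=\bigoplus_{m\ge1}\gamma_m(G)/\gamma_{m+1}(G).
\]
The group commutator $x^{-1}y^{-1}xy$ induces a bracket that makes $L(G)$ a graded Lie ring. Brackets with several entries are left-normed: $[u_1,\dots,u_m]=[[u_1,\dots,u_{m-1}],u_m]$. If the identity $x^p=1$ holds in $G$, then the identities
\begin{equation}\label{eq:char}
pu=0,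
\end{equation}
\begin{equation}\label{eq:engel}
[u,\underbrace{v,\dots,v}_{p-1}]=0
\end{equation}
hold in $L(G)$. We call \eqref{eq:engel} the \emph{Engel identity}. How much of the group law $x^p=1$ do these two Lie identities capture?

To make the question precise, let $B(n)=F/F^p$, where $F$ is the free group on $n$ generators and $F^p$ is the subgroup generated by all $p$-th powers; this is the free group of the variety defined by $x^p=1$. Let $\Lambda(n)$ be the free Lie ring on $n$ generators of the variety defined by \eqref{eq:char} and \eqref{eq:engel}, that is, the quotient of the free Lie algebra over $\mathbb F_p$ by the ideal generated by all values of the left side of \eqref{eq:engel}. This ideal is homogeneous (see Lemma~\ref{lem:linear}), so $\Lambda(n)=\bigoplus_m\Lambda_m(n)$ is graded. Sending the free generators of $\Lambda(n)$ to the classes in $\gamma_1/\gamma_2$ of the free generators of $B(n)$ gives a graded surjection $\Lambda(n)\to L(B(n))$. Let $\Sigma(n)=\bigoplus_m\Sigma_m(n)$ be its kernel, so that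
\[
L(B(n))\cong\Lambda(n)/\Sigma(n).
\]
The $m$-th lower central factor of $B(n)$ has dimension $\dim\Lambda_m(n)-\dim\Sigma_m(n)$ over $\mathbb F_p$. Thus $\Sigma_m(n)$ consists of the relations of degree $m$ between the generators of $L(B(n))$ that are forced by $x^p=1$ but do not follow from the Engel identity.

Sanov proved that $\Sigma_m(n)=0$ for $m\le 2p-2$, and asked whether $\Sigma(n)=0$. In the simplest cases his theorem answers his question: $\Lambda_m(n)=0$ for $m\ge2$ if $n=1$ or $p=2$, and $\Lambda_m(n)=0$ for $m\ge4$ if $p=3$ (Section~\ref{sec:dim}), so that $\Sigma(n)=0$ in these cases. The first degree not covered by Sanov's theorem is $2p-1$. Kostrikin proved that $\Sigma_{2p-1}(2)=\Sigma_{2p}(2)=0$. For three or more generators it is known that $\Sigma_{2p-1}(n)\neq0$ when $p=5,7,11$, and it has been remarked that this seems likely to hold for all $p\ge5$. The problem is to decide whether $\Sigma_{2p-1}(n)\ne0$ for every prime $p\ge5$ and every $n\ge3$. There is a structural reason to expect this: a single formula,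 valid for all $p$, produces an element of $\Sigma_{2p-1}(n)$ (Proposition~\ref{prop:K}), and the only question is whether the Engel identity kills it.

\begin{theorem}\label{thm:main}
If $p\ge5$ is prime and $n\ge3$, then $\Sigma_{2p-1}(n)\ne0$.
\end{theorem}

\begin{theorem}\label{thm:dim}
Let $p\ge5$. Then
\[
\dim_{\mathbb F_p}\Sigma_{2p-1}(n)\ \ge\ \#\Big\{\alpha\in\mathbb Z^n:\ 0\le\alpha_i\le p-1,\ \sum_i\alpha_i=2p-1\Big\};
\]
in particular $\dim\Sigma_{2p-1}(3)\ge\binom p2$. Moreover, for all primes $p$ and all $n\ge1$, one has $\Sigma_{2p-1}(n)\ne0$ if and only if $p\ge5$ and $n\ge3$.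
\end{theorem}

The set in Theorem~\ref{thm:dim} is empty exactly when $n\le2$, in agreement with Kostrikin's theorem. The proof of Theorem~\ref{thm:main} treats all $p\ge5$ uniformly and uses none of the results just quoted; Theorem~\ref{thm:dim} uses those of Sanov and Kostrikin.

The proof of Theorem~\ref{thm:main} has three steps. In Section~\ref{sec:K} we extract from the power $(x_1\cdots x_{2p-1})^p$ an element $\kappa\in\Sigma_{2p-1}(3)$ of degrees $1,p-1,p-1$ in the three generators. In Section~\ref{sec:assoc} we remove the generator that occurs once: $\kappa\neq0$ as soon as an explicit element $T$ of the free associative algebra $\mathbb F_p\langle x,y\rangle$ lies outside the ideal $I$ generated by the linearized $(p-1)$-th powers of Lie elements. In Sections~\ref{sec:matrices}--\ref{sec:Q} we construct a linear functional that vanishes on $I$ and not on $T$. The letters $x,y$ act as invariant derivations on the polynomial functions on a matrix group, and each function gives a functional. Vanishing on $I$ becomes a statement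 about the degree of the function along one-parameter subgroups, and the value at $T$ is governed by the behavior of the function under the power maps $g\mapsto g^q$. Section~\ref{sec:test} shows both mechanisms on the two simplest functions. Theorem~\ref{thm:dim} is proved in Section~\ref{sec:dim}.

Throughout, $k=\mathbb F_p$ and $[N]=\{1,\dots,N\}$. For a permutation $\sigma\in S_N$ we write $x_\sigma=x_{\sigma(1)}\cdots x_{\sigma(N)}$, and $\operatorname{des}\sigma$ is the number of \emph{descents}, the $i$ with $\sigma(i)>\sigma(i+1)$. The symbol $[s^j]$ in front of an expression means ``coefficient of $s^j$ in''. We use without comment that $\binom{p-1}j\equiv(-1)^j\pmod p$ for $0\le j\le p-1$.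

\section{Lie elements from $p$-th powers}\label{sec:K}

Elements of $\Sigma_N(N)$ come from elements of $F^p\cap\gamma_N(F)$. To compute their classes we use the theorem of Magnus and Witt. Let $\mathbb Z\langle\langle x_1,\dots,x_N\rangle\rangle$ be the ring of formal power series in noncommuting variables. The units $1+x_1,\dots,1+x_N$ freely generate a free group $F$; the subgroup $\gamma_m(F)$ consists of those $c\in F$ for which $c-1$ has no terms of degree less than $m$; taking the part of degree $m$ identifies $L(F)$ with the free Lie ring on $x_1,\dots,x_N$ inside $\mathbb Z\langle x_1,\dots,x_N\rangle$; and $L(F)\otimes k$ is the free Lie algebra inside $k\langle x_1,\dots,x_N\rangle$. Elements of the latter are called \emph{Lie elements}. An element is \emph{multilinear} in a set of letters if each of its monomials contains each of these letters exactly once and no other letter.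

We need two elementary facts about multilinear elements.

\begin{lemma}\label{lem:leftnormed}
If $\sum_{\sigma\in S_N}c_\sigma x_\sigma$ is a Lie element, then it equals $\sum_{\sigma(1)=1}c_\sigma[x_1,x_{\sigma(2)},\dots,x_{\sigma(N)}]$.
\end{lemma}

\begin{proof}
A multilinear bracket monomial is $\pm[u,v]$ with $x_1$ occurring in $u$. By induction $u$ is a combination of left-normed brackets beginning with $x_1$, and repeated use of $[u,[v',v'']]=[u,v',v'']-[u,v'',v']$ makes $[u,v]$ such a combination too. So the brackets $[x_1,x_{\sigma(2)},\dots,x_{\sigma(N)}]$ span the multilinear Lie elements. The only word beginning with $x_1$ in the expansion of such a bracket is $x_1x_{\sigma(2)}\cdots x_{\sigma(N)}$, with coefficient $1$, and this determines the coefficients.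
\end{proof}

For $q,m\ge1$ let $P^{(q)}_m$ be the part of $\big((1+x_1)\cdots(1+x_m)\big)^q$ that is multilinear in $x_1,\dots,x_m$.

\begin{lemma}\label{lem:count}
$P^{(q)}_m=\sum_{\sigma\in S_m}\binom{q-\operatorname{des}\sigma+m-1}{m}x_\sigma$.
\end{lemma}

\begin{proof}
To obtain the word $x_\sigma$ we choose for its $i$-th letter the index $j_i$ of the factor $(1+x_1)\cdots(1+x_m)$ that supplies it. Each factor supplies letters in increasing order, so the condition is $1\le j_1\le\dots\le j_m\le q$ with $j_i<j_{i+1}$ at each of the $d=\operatorname{des}\sigma$ descents. Subtracting from $j_i$ the number of descents at positions less than $i$ gives a bijection with the weakly increasing sequences of length $m$ in $\{1,\dots,q-d\}$. Their number is $\binom{q-d+m-1}m$; this is correct also for $q\le d$, when $1\le q-d+m-1<m$ and the binomial coefficient is $0$.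
\end{proof}

Let $\bar K_N\in k\langle x_1,\dots,x_N\rangle$ be the reduction of $P^{(p)}_N$ modulo $p$.

\begin{proposition}\label{prop:K}
For $1\le N\le2p-1$, $\bar K_N$ is a Lie element, and its image in $\Lambda(N)$ lies in $\Sigma_N(N)$. Moreover,
\[
\bar K_{2p-1}=\sum_{\operatorname{des}\sigma=p-1}x_\sigma .
\]
\end{proposition}

The power $w=\big((1+x_1)\cdots(1+x_N)\big)^p$ lies in $F^p$ but not in $\gamma_N(F)$. The proof sieves out of $w$ the contributions of the proper subsets of the letters, staying inside $F^p$; what remains involves all $N$ letters in every term and therefore lies in $\gamma_N(F)$.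

\begin{proof}
For $S\subseteq[N]$ let $\pi_S$ be the endomorphism of the power series ring that sets $x_i=0$ for $i\notin S$. It maps $F$ to $F$, and $\pi_S\pi_{S'}=\pi_{S\cap S'}$. Fix a linear order on the nonempty subsets of $[N]$ in which smaller sets come first, and define $c_S\in F$ recursively by
\begin{equation}\label{eq:sieve}
\pi_S(w)=\prod_{\emptyset\ne S'\subseteq S}c_{S'},
\end{equation}
the product taken in this order, so that $c_S$ is the last factor. We claim that $c_S\in F^p$, that $\pi_S(c_S)=c_S$, and that $\pi_{S\setminus i}(c_S)=1$ for $i\in S$. We use induction on $|S|$. The first claim holds because $\pi_S(w)$ is a $p$-th power. For $S'\subsetneq S$ we have $\pi_S(c_{S'})=\pi_S\pi_{S'}(c_{S'})=c_{S'}$, and $\pi_S$ fixes $\pi_S(w)$, which gives the second. For the third, apply $\pi_{S\setminus i}$ to \eqref{eq:sieve}. If $i\in S'\subsetneq S$, then $\pi_{S\setminus i}(c_{S'})=\pi_{S\setminus i}\pi_{S'}(c_{S'})=\pi_{S'\setminus i}(c_{S'})=1$. If $S'\subseteq S\setminus i$, then $c_{S'}$ is fixed, and these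 factors multiply to $\pi_{S\setminus i}(w)$, which is the new left side. Hence $\pi_{S\setminus i}(c_S)=1$.

It follows that every monomial of $c_S-1$ involves only letters $x_i$ with $i\in S$, and involves each of them. Let $K_S$ be the part of $c_S$ that is multilinear in these letters; it is the part of degree $|S|$, and there are no nonconstant terms of lower degree. So $c_{[N]}\in\gamma_N(F)$, and its class in $L(F)$ is $K_{[N]}$. Since $c_{[N]}\in F^p$, this class dies in $L(B(N))$, and so the image of $K_{[N]}$ in $\Lambda(N)$ lies in $\Sigma_N(N)$. It remains to show that $K_{[N]}\equiv P_N^{(p)}\pmod p$.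

Let $P_S$ be the part of $\pi_S(w)$ that is multilinear in the $x_i$, $i\in S$. A multilinear term of the right side of \eqref{eq:sieve} takes nonconstant monomials from factors $c_{S_1},\dots,c_{S_r}$, and the sets $S_j$ must be disjoint with union $S$. Therefore
\begin{equation}\label{eq:partition}
P_S=\sum K_{S_1}\cdots K_{S_r},
\end{equation}
summed over the set partitions $\{S_1<\dots<S_r\}$ of $S$. Let $m=|S|<p$. By Lemma~\ref{lem:count} the coefficients of $P_S$ are the numbers $(p-d)(p-d+1)\cdots(p-d+m-1)/m!$ with $0\le d\le m-1$. Here $p-d\le p\le p-d+m-1$, so $p$ divides the numerator and not the denominator. Thus $P_S\equiv0$, and \eqref{eq:partition} gives $K_S\equiv0\pmod p$ for $|S|<p$ by induction on $|S|$. If $N\le2p-1$, every partition of $[N]$ into two or more blocks has a block of size less than $p$, so \eqref{eq:partition} for $S=[N]$ reduces to $P_N^{(p)}\equiv K_{[N]}$.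

For $N=2p-1$ the coefficient of $x_\sigma$ is $\binom{3p-2-d}{2p-1}$ with $0\le d=\operatorname{des}\sigma\le2p-2$, so the upper entry lies between $p$ and $3p-2$. By Lucas's theorem, $\binom{a_1p+a_0}{b_1p+b_0}\equiv\binom{a_1}{b_1}\binom{a_0}{b_0}\pmod p$ for $0\le a_0,b_0\le p-1$. Since $2p-1=1\cdot p+(p-1)$, the coefficient is nonzero modulo $p$ only if the upper entry is congruent to $p-1$. In the given range this forces $3p-2-d=2p-1$, that is $d=p-1$, and then the coefficient is $1$.
\end{proof}

\begin{example}\label{ex:small}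
For $N=1$ we get $K_{\{1\}}=px_1$, the source of \eqref{eq:char}. For $N=2$, \eqref{eq:partition} reads $\binom{p+1}2x_1x_2+\binom p2x_2x_1=p^2x_1x_2+K_{\{1,2\}}$, so $K_{\{1,2\}}=-\binom p2[x_1,x_2]$. For $N=p$ the coefficients are $\binom{2p-1-d}p$ with $0\le d\le p-1$, all congruent to $1$. Hence $\bar K_p=\sum_\sigma x_\sigma=\sum_{\sigma(1)=1}[x_1,x_{\sigma(2)},\dots,x_{\sigma(p)}]$ by Lemma~\ref{lem:leftnormed}, and this is the linearized form of the Engel identity. The element $\bar K_{2p-1}$ is the last one to which the argument applies: for $N\ge2p$ there are partitions with two blocks of size at least $p$.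
\end{example}

A map from the generators of $\Lambda(N)$ to the generators of $\Lambda(n)$ induces homomorphisms $\Lambda(N)\to\Lambda(n)$, $B(N)\to B(n)$ and $L(B(N))\to L(B(n))$. They are compatible with the surjections $\Lambda\to L(B)$, because this is so on generators. Hence $\Sigma(N)$ is mapped into $\Sigma(n)$. Let $z,x,y$ be the generators of $\Lambda(3)$, and let $\kappa\in\Sigma_{2p-1}(3)$ be the image of $\bar K_{2p-1}$ under
\[
x_1\mapsto z,\qquad x_2,\dots,x_p\mapsto x,\qquad x_{p+1},\dots,x_{2p-1}\mapsto y .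
\]
For $n\ge3$ the inclusion of generators $\Lambda(3)\to\Lambda(n)$ is injective, since killing the additional generators gives a left inverse. So Theorem~\ref{thm:main} follows once we know that $\kappa\ne0$ in $\Lambda(3)$.

\section{Reduction to an associative algebra on two letters}\label{sec:assoc}

From now until Section~\ref{sec:dim}, $p\ge5$ unless stated otherwise. To prove $\kappa\ne0$ we need a Lie algebra satisfying the Engel identity in which $\kappa$ has a nonzero value. Since $\kappa$ is linear in $z$, it is natural to let $z$ generate an abelian ideal, a cyclic module on which $x$ and $y$ act by right multiplication. The Engel identity then turns into an associative condition on this action.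

Let $A=k\langle x,y\rangle$, let $\mathcal L\subset A$ be the free Lie algebra on $x,y$, and let $I$ be the two-sided ideal of $A$ generated by all
\[
\operatorname{Sym}(v_1,\dots,v_{p-1})=\sum_{\sigma\in S_{p-1}}v_{\sigma(1)}\cdots v_{\sigma(p-1)},\qquad v_i\in\mathcal L .
\]
Let $T\in A$ be the image of $\sum_{\tau\in S_{2p-2},\ \operatorname{des}\tau=p-1}x_\tau$ under the substitution $x_i\mapsto x$ for $i\le p-1$ and $x_i\mapsto y$ for $i\ge p$.

\begin{lemma}\label{lem:reduction}
If $T\notin I$, then $\kappa\ne0$ in $\Lambda(3)$.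
\end{lemma}

\begin{proof}
Let $\bar A=A/I$, let $\bar{\mathcal L}$ be the image of $\mathcal L$ in $\bar A$, and let $\mathfrak e=\bar A\oplus\bar{\mathcal L}$ with the bracket
\[
[(m,a),(m',b)]=(mb-m'a,\ ab-ba).
\]
This is a Lie algebra. Indeed, by trilinearity it suffices to check the Jacobi identity for entries taken from the summands; with three entries in $\bar{\mathcal L}$ it holds, with two or more entries in $\bar A$ all terms vanish, and with one entry $m\in\bar A$ it reads $(ma)b-(mb)a=m(ab-ba)$.

We verify the Engel identity. Let $a,b\in\bar{\mathcal L}$ and $c=\sum_{j=0}^{p-2}b^jab^{p-2-j}$. In $\bar A$ we have $b^{p-1}=0$ and $c=0$, because $\operatorname{Sym}(b,\dots,b)=(p-1)!\,b^{p-1}$ and $\operatorname{Sym}(a,b,\dots,b)=(p-2)!\,c$. Let $u=(m,a)$, $v=(m',b)$, and let $(m_i,a_i)=[u,v,\dots,v]$ with $i$ entries $v$. Then $a_i=\sum_j(-1)^j\binom ijb^jab^{i-j}$, and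
\[
a_{p-1}=\sum_{j=0}^{p-1}b^jab^{p-1-j}=cb+b^{p-1}a=0 .
\]
From $m_{i+1}=m_ib-m'a_i$ we get $m_{p-1}=mb^{p-1}-m'\sum_{i=0}^{p-2}a_ib^{p-2-i}$. Since $\sum_{i=0}^{p-2}\binom ij=\binom{p-1}{j+1}\equiv(-1)^{j+1}$,
\[
\sum_{i=0}^{p-2}a_ib^{p-2-i}=\sum_{j=0}^{p-2}(-1)^j\binom{p-1}{j+1}b^jab^{p-2-j}=-c=0 ,
\]
so $m_{p-1}=0$. Hence there is a homomorphism $\Lambda(3)\to\mathfrak e$ with $z\mapsto(1,0)$, $x\mapsto(0,\bar x)$, $y\mapsto(0,\bar y)$.

By Proposition~\ref{prop:K} and Lemma~\ref{lem:leftnormed}, $\bar K_{2p-1}$ is the sum of the brackets $[x_1,x_{\sigma(2)},\dots,x_{\sigma(2p-1)}]$ over all $\sigma$ with $\sigma(1)=1$ and $\operatorname{des}\sigma=p-1$. In $\mathfrak e$ we have $[(1,0),(0,b_2),\dots,(0,b_N)]=(b_2\cdots b_N,0)$. If $\sigma(1)=1$ there is no descent at the first position, so $\sigma(2),\dots,\sigma(2p-1)$ runs through the arrangements of $2,\dots,2p-1$ with $p-1$ descents. Therefore $\kappa\mapsto(T+I,0)$.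
\end{proof}

\begin{remark}\label{rem:p3}
For $p=3$ the ideal $I$ contains $2x^2$, $2y^2$ and $xy+yx$, so $A/I$ vanishes in degrees $\ge3$, and $T$, of degree $4$, lies in $I$. For every $p$, the image of $I$ in the commutative polynomial ring $k[x,y]$ contains all monomials of degree $p-1$, since $\operatorname{Sym}$ of $p-1$ letters maps to $(p-1)!$ times their product. So no commutative quotient of $A/I$ detects $T$.
\end{remark}

The definition of $T$ by descents is hard to use. The next lemma expresses $T$ through powers again; it is the form in which $T$ can be evaluated on a group.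

\begin{lemma}\label{lem:T}
In $A$, with the inner product ordered by $l$,
\begin{equation}\label{eq:T}
T=\sum_{q=1}^p\ \ \sum_{\substack{i_1+\dots+i_q=p-1\\ j_1+\dots+j_q=p-1}}\ \ \prod_{l=1}^q\frac{x^{i_l}}{i_l!}\,\frac{y^{j_l}}{j_l!}.
\end{equation}
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:count}, the coefficient in $\sum_{q=1}^pP^{(q)}_{2p-2}$ of a word with $d$ descents, $0\le d\le2p-3$, is
\[
\sum_{q=1}^p\binom{q-d+2p-3}{2p-2}=\binom{3p-2-d}{2p-1}-\binom{2p-2-d}{2p-1}=\binom{3p-2-d}{2p-1}.
\]
As in the proof of Proposition~\ref{prop:K}, this is $1$ modulo $p$ for $d=p-1$ and $0$ otherwise. So $T$ is the image of $\sum_{q=1}^pP^{(q)}_{2p-2}$. A term of $P^{(q)}_{2p-2}$ assigns each letter to one of the $q$ factors, and inside a factor the letters appear in increasing order: first those that become $x$, then those that become $y$. The number of assignments that give $i_l$ letters $x$ and $j_l$ letters $y$ to the $l$-th factor is $\frac{(p-1)!}{i_1!\cdots i_q!}\cdot\frac{(p-1)!}{j_1!\cdots j_q!}$, and $((p-1)!)^2=1$ in $k$.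
\end{proof}

Formally, \eqref{eq:T} says that $T$ is the part of bidegree $(p-1,p-1)$ of $\sum_{q=1}^p(e^xe^y)^q$. It remains to construct a linear functional on $A$ that vanishes on $I$ but not on $T$.

\section{A graded Lie algebra of $3\times3$ matrices}\label{sec:matrices}

The functional will come from a matrix group in which $x$ and $y$ are represented by matrices $tX$ and $tY$. We want three properties: the variable $t$ records the degree; the group $SL_2$ acts and permutes the linear combinations of $X$ and $Y$ as it permutes vectors in the plane; and these combinations are nilpotent of small index, so that their exponentials make sense in characteristic $p$. A grading of $\mathfrak{sl}_3$ by $\mathbb Z/4$ provides all three.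

Let $R$ be a commutative ring containing $\frac12$. For column vectors $a,b\in R^2$ let $\omega(a,b)=a_1b_2-a_2b_1$, and let $\omega_a=(-a_2,a_1)$ be the row vector with $\omega_ab=\omega(a,b)$. In $3\times3$ matrices, written in blocks of sizes $2+1$, put
\[
\hat a=\begin{pmatrix}0&a\\ \omega_a&0\end{pmatrix},\qquad
\check a=\begin{pmatrix}0&a\\-\omega_a&0\end{pmatrix},\qquad
H=\operatorname{diag}(-1,-1,2),
\]
identify a $2\times2$ matrix $M$ with $\operatorname{diag}(M,0)$, and let
\[
\mathfrak g_0=\mathfrak{sl}_2,\qquad \mathfrak g_1=\{\hat a\},\qquad \mathfrak g_2=\langle H\rangle,\qquad \mathfrak g_3=\{\check a\},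
\]
with indices read modulo $4$. Block multiplication gives
\[
\hat a\hat b=\operatorname{diag}(a\omega_b,\omega(a,b))=-\check a\check b,\qquad
\hat a\check b=\operatorname{diag}(-a\omega_b,\omega(a,b)),\qquad
\check b\hat a=\operatorname{diag}(b\omega_a,-\omega(b,a)).
\]
We have $a\omega_b-b\omega_a=-\omega(a,b)1_2$, since both sides are bilinear and alternating, and both equal $-1_2$ for $a=e_1$, $b=e_2$. For $M\in\mathfrak{sl}_2$ we have $\omega(Ma,b)+\omega(a,Mb)=(\operatorname{tr}M)\,\omega(a,b)=0$, that is $\omega_{Ma}=-\omega_aM$. From these formulas and one more block multiplication for the brackets with $H$ and $M$,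
\begin{equation}\label{eq:brackets}
\begin{gathered}
{}[\hat a,\hat b]=\omega(a,b)H,\qquad[\check a,\check b]=-\omega(a,b)H,\qquad[\hat a,\check b]=-(a\omega_b+b\omega_a),\\
[\hat a,H]=3\check a,\qquad[\check a,H]=3\hat a,\qquad[M,\hat a]=\widehat{Ma},\qquad[M,\check a]=(Ma)^\vee,\qquad[M,H]=0 .
\end{gathered}
\end{equation}
The matrix $a\omega_b+b\omega_a$ has trace $\omega(b,a)+\omega(a,b)=0$ and so lies in $\mathfrak g_0$. Thus $[\mathfrak g_i,\mathfrak g_j]\subseteq\mathfrak g_{i+j}$, and
\[
\mathfrak n(R)=\bigoplus_{j\ge1}t^j\,\mathfrak g_j(R)\ \subset\ t\operatorname{Mat}_3(R[t])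
\]
is a Lie algebra. We write its elements as $v=\sum_jt^jv_j$.

For $S\in SL_2(R)$ let $S^+=\operatorname{diag}(S,1)$. Since $\omega(Sa,Sb)=\omega(a,b)$, we have $\omega_{Sa}=\omega_aS^{-1}$, so conjugation by $S^+$ sends $\hat a$ to $\widehat{Sa}$ and $\check a$ to $(Sa)^\vee$, fixes $H$, and preserves $\mathfrak g_0$. In particular it preserves $\mathfrak n(R)$.

Further, $\hat a^2=a\omega_a$ and $\hat a^3=0$, because $\omega_aa=0$. So $\exp(t\hat a)=1+t\hat a+\frac12t^2\hat a^2$ is defined over $R$, and $\exp(\xi t\hat a)\exp(\xi't\hat a)=\exp((\xi+\xi')t\hat a)$ for $\xi,\xi'\in R$.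

With the matrix units $E_{ij}$, put
\[
\begin{gathered}
X=\hat e_1=E_{13}+E_{32},\qquad Y=\hat e_2=E_{23}-E_{31},\qquad D=E_{11}-E_{22},\\
X'=\check e_1=E_{13}-E_{32},\qquad Y'=\check e_2=E_{23}+E_{31},
\end{gathered}
\]
and $E_X(\xi)=\exp(\xi tX)$, $E_Y(\eta)=\exp(\eta tY)$. Since $e_1\omega_{e_1}=E_{12}$, $e_1\omega_{e_2}=-E_{11}$, $e_2\omega_{e_1}=E_{22}$ and $e_2\omega_{e_2}=-E_{21}$, the formulas \eqref{eq:brackets} specialize to
\begin{equation}\label{eq:table}
\begin{gathered}
{}[X,Y]=H,\quad[X,H]=3X',\quad[Y,H]=3Y',\quad[X',H]=3X,\quad[Y',H]=3Y,\\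
[X,Y']=[Y,X']=D,\quad[Y,Y']=2E_{21},\quad[X,X']=-2E_{12},\quad[X,D]=-X,\\
[Y,D]=Y,\quad[X,E_{21}]=-Y,\quad[Y,E_{21}]=0,\quad X^2=E_{12},\quad Y^2=-E_{21}.
\end{gathered}
\end{equation}

\section{Functionals from polynomial functions}\label{sec:functionals}

For a commutative $k$-algebra $R$ let $\mathcal G(R)=1+t\operatorname{Mat}_3(R[[t]])$, a group under multiplication, and write its elements as $g=1+\sum_{r\ge1}t^rg^{(r)}$. Let $\mathcal P$ be the polynomial ring over $k$ in the entries $g^{(r)}_{ij}$, graded by giving $g^{(r)}_{ij}$ the \emph{weight} $r$. An element $f\in R\otimes\mathcal P$ can be evaluated at any $g\in\mathcal G(R')$, $R'$ an $R$-algebra, and it is determined by its value at the universal point, whose entries are the variables themselves. If $f$ is homogeneous of weight $r$, then replacing $t$ by $\lambda t$ in $g$ multiplies $f(g)$ by $\lambda^r$.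

For $\ell\in t\operatorname{Mat}_3(R[t])$ define a derivation $\partial_\ell$ of $R\otimes\mathcal P$, the derivative in the direction of the left-invariant vector field $\ell$, by
\[
(\partial_\ell f)(g)=[\varepsilon]\,f\big(g(1+\varepsilon\ell)\big),\qquad\varepsilon^2=0 .
\]
It is $R$-linear in $\ell$. Iterating the definition gives
\begin{equation}\label{eq:iterate}
(\partial_{\ell_1}\cdots\partial_{\ell_r}f)(g)=[\varepsilon_1\cdots\varepsilon_r]\,f\big(g(1+\varepsilon_1\ell_1)\cdots(1+\varepsilon_r\ell_r)\big),\qquad\varepsilon_i^2=0 .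
\end{equation}
Since $(1+\varepsilon_1\ell)(1+\varepsilon_2m)=(1+\varepsilon_2m)(1+\varepsilon_1\ell)(1+\varepsilon_1\varepsilon_2[\ell,m])$, the case $r=2$ shows that $[\partial_\ell,\partial_m]=\partial_{[\ell,m]}$.

Let $\Delta\colon A\to\operatorname{End}_k\mathcal P$ be the algebra homomorphism with $x\mapsto\partial_{tX}$, $y\mapsto\partial_{tY}$, and let $\rho\colon\mathcal L\to\mathfrak n(k)$ be the Lie homomorphism with $x\mapsto tX$, $y\mapsto tY$. Then $\Delta(\ell)=\partial_{\rho(\ell)}$ for $\ell\in\mathcal L$, as both sides are Lie homomorphisms that agree on $x$ and $y$. Every $f\in\mathcal P$ defines a linear functional on $A$,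
\[
\varphi_f(W)=(\Delta(W)f)(1).
\]
If $f$ is homogeneous of weight $r$, then $\varphi_f$ vanishes on words of length different from $r$: in \eqref{eq:iterate} with $g=1$ and $\ell_i\in\{tX,tY\}$, scaling $t$ is the same as scaling all $\varepsilon_i$. As $T$ has degree $2p-2$, the functions of interest have weight $2p-2$.

The generators of $I$ are linearized $(p-1)$-th powers, so they act as $(p-1)$-th derivatives along one-parameter subgroups. In characteristic $p$ the exponential of a general $v\in\mathfrak n(R)$ does not exist, but up to order $p-1$ the truncated exponential serves as well. For $v\in t\operatorname{Mat}_3(R[t])$ let $\exp_p(v)=\sum_{j=0}^{p-1}v^j/j!$. If $v=t\hat a$, then $\exp_p(v)=\exp(v)$.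

\begin{lemma}\label{lem:taylor}
For $f\in R\otimes\mathcal P$, $g\in\mathcal G(R)$, $v\in t\operatorname{Mat}_3(R[t])$ and $0\le j\le p-1$,
\[
(\partial_v^jf)(g)=j!\,[s^j]\,f\big(g\exp_p(sv)\big).
\]
\end{lemma}

\begin{proof}
For $\varepsilon^2=0$ we have $\exp_p(sv)(1+\varepsilon v)-\exp_p((s+\varepsilon)v)=\varepsilon s^{p-1}v^p/(p-1)!$. Hence $(\partial_vf)(g\exp_p(sv))\equiv\frac d{ds}f(g\exp_p(sv))$ modulo $s^{p-1}$, for every $f$. By induction on $j$,
\[
(\partial_v^jf)(g\exp_p(sv))\equiv\frac{d^j}{ds^j}f(g\exp_p(sv))\pmod{s^{p-j}},\qquad 1\le j\le p-1: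
\]
apply the case $j=1$ to $\partial_v^{j-1}f$, and differentiate the congruence for $j-1$, which lowers the modulus from $s^{p-j+1}$ to $s^{p-j}$. Now set $s=0$.
\end{proof}

Let $\Gamma(R)\subset\mathcal G(R)$ be the group generated by all $E_X(\xi)$ and $E_Y(\eta)$ with $\xi,\eta\in R$. For $g\in\Gamma(R)$ the coefficient $g^{(1)}$ is a combination of $X$ and $Y$, so $g^{(1)}\in\mathfrak g_1(R)$.

\begin{lemma}\label{lem:criterion}
Let $f\in\mathcal P$. Suppose that $[s^{p-1}]f(g\exp_p(sv))=0$ for all commutative $k$-algebras $R$, all $g\in\Gamma(R)$ and all $v\in\mathfrak n(R)$. Then $\varphi_f(I)=0$.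
\end{lemma}

\begin{proof}
The ideal $I$ is spanned by the elements $W=W_1\operatorname{Sym}(v_1,\dots,v_{p-1})W_2$ with words $W_1,W_2$ in $x,y$ and $v_l\in\mathcal L$. Let $R$ be the quotient of $k[\varepsilon_i,\varepsilon'_j,\theta_l]$ by the squares of the variables, with one $\varepsilon_i$ for each letter $y_i$ of $W_1$, one $\varepsilon'_j$ for each letter $y'_j$ of $W_2$, and $1\le l\le p-1$. Put $g_1=\prod_i(1+\varepsilon_i\rho(y_i))$ and $g_2=\prod_j(1+\varepsilon'_j\rho(y'_j))$, in the order of the letters, and $v=\sum_l\theta_l\rho(v_l)$. Then $\partial_v=\sum_l\theta_l\Delta(v_l)$ and $\partial_v^{p-1}=\theta_1\cdots\theta_{p-1}\Delta(\operatorname{Sym}(v_1,\dots,v_{p-1}))$. By \eqref{eq:iterate} and Lemma~\ref{lem:taylor},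
\[
\theta_1\cdots\theta_{p-1}\,\varphi_f(W)=(p-1)!\,\Big[\prod_i\varepsilon_i\prod_j\varepsilon'_j\Big][s^{p-1}]\,f\big(g_1\exp_p(sv)g_2\big).
\]
The factor $g_2$ on the right is removed by conjugation: $g_1\exp_p(sv)g_2=g_1g_2\exp_p(s\,g_2^{-1}vg_2)$. Here $g_1g_2\in\Gamma(R)$, because $1+\varepsilon tX=E_X(\varepsilon)$ and $1+\varepsilon tY=E_Y(\varepsilon)$ when $\varepsilon^2=0$. Also $g_2^{-1}vg_2\in\mathfrak n(R)$, because $(1-\varepsilon m)v'(1+\varepsilon m)=v'+\varepsilon[v',m]\in\mathfrak n(R)$ for $v',m\in\mathfrak n(R)$ and $\varepsilon^2=0$. So the right side is $0$ by hypothesis, and $\varphi_f(W)=0$.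
\end{proof}

Let $\xi,\eta$ be indeterminates and $g_0=E_X(\xi)E_Y(\eta)\in\mathcal G(k[\xi,\eta])$.

\begin{lemma}\label{lem:value}
For every $f\in\mathcal P$, $\ \varphi_f(T)=\sum_{q=1}^p[\xi^{p-1}\eta^{p-1}]\,f(g_0^q)$.
\end{lemma}

\begin{proof}
Lemma~\ref{lem:taylor} gives $\frac1{i!}(\partial_{tX}^if)(g)=[\xi^i]f(gE_X(\xi))$ for $i\le p-1$, and the same formula for $Y$. Applying these $2q$ times, for $i_l,j_l\le p-1$,
\[
\varphi_f\Big(\prod_{l=1}^q\frac{x^{i_l}}{i_l!}\frac{y^{j_l}}{j_l!}\Big)=\Big[\prod_l\xi_l^{i_l}\eta_l^{j_l}\Big]f\big(E_X(\xi_1)E_Y(\eta_1)\cdots E_X(\xi_q)E_Y(\eta_q)\big).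
\]
Summing over all $i_l,j_l$ with $\sum i_l=\sum j_l=p-1$ amounts to setting $\xi_l=\xi$, $\eta_l=\eta$ and taking the coefficient of $\xi^{p-1}\eta^{p-1}$. Now use \eqref{eq:T}.
\end{proof}

We say that $f$ has \emph{exponent} $e$ if $f(g_0^q)=q^ef(g_0)$ for all $q\ge1$. Exponents add under multiplication of functions. Recall that for $e>0$ the sum $\sum_{q=1}^pq^e$ equals $-1$ in $k$ if $p-1$ divides $e$, and $0$ otherwise. So by Lemma~\ref{lem:value} a function of exponent $e$ with $0<e<p-1$ has $\varphi_f(T)=0$.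

\section{Two test functions and the shape of the functional}\label{sec:test}

We try the criteria of Lemmas~\ref{lem:criterion} and~\ref{lem:value} on functions that involve only the first two coefficients of $g$. Throughout this section $g\in\Gamma(R)$ and $v\in\mathfrak n(R)$, and we write
\[
g^{(1)}=\hat a,\qquad v_1=\hat d,\qquad v_2=\tilde cH,\qquad\beta=\omega(d,a)=d_1a_2-d_2a_1 .
\]
We also regard $a_1=g^{(1)}_{13}$ and $a_2=g^{(1)}_{23}$ as elements of $\mathcal P$.

\subsection*{The function $(a_1a_2)^{p-1}$}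
At $g_0^q$ we have $a_1=q\xi$ and $a_2=q\eta$, so Lemma~\ref{lem:value} gives
\begin{equation}\label{eq:abvalue}
\varphi_{(a_1a_2)^{p-1}}(T)=\sum_{q=1}^pq^{2p-2}=-1 .
\end{equation}
This function sees $T$, but it does not satisfy the hypothesis of Lemma~\ref{lem:criterion}. The first coefficient of $g\exp_p(sv)$ is $g^{(1)}+sv_1$, and
\begin{equation}\label{eq:abdefect}
\begin{split}
[s^{p-1}](a_1+sd_1)^{p-1}(a_2+sd_2)^{p-1}&=\sum_{i=0}^{p-1}\binom{p-1}i^2(d_1a_2)^i(d_2a_1)^{p-1-i}\\
&=\sum_{i=0}^{p-1}(d_1a_2)^i(d_2a_1)^{p-1-i}=\beta^{p-1}.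
\end{split}
\end{equation}
The last equality is the binomial expansion of $(d_1a_2-d_2a_1)^{p-1}$, in which $\binom{p-1}i(-1)^{p-1-i}\equiv1$ because $p-1$ is even. The point of \eqref{eq:abdefect} is that the defect $\beta^{p-1}$ is invariant under the simultaneous action of $SL_2$ on $a$ and $d$, although $(a_1a_2)^{p-1}$ is not invariant. So one may hope to cancel it by an invariant function. The quantity $\beta$ is the coefficient of the commutator $[v_1,g^{(1)}]=\beta H$, which suggests the next function.

\subsection*{The function $f_2$}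
Let $w_2=g^{(2)}-\frac12(g^{(1)})^2$, the coefficient of $t^2$ in $\log g$, and $f_2=\frac12(w_2)_{33}$. The second coefficient of $g\exp_p(sv)$ is $g^{(2)}+sg^{(1)}v_1+sv_2+\frac12s^2v_1^2$. Subtracting $\frac12(g^{(1)}+sv_1)^2$ leaves $w_2(g)+sv_2+\frac s2[g^{(1)},v_1]$, and since $H_{33}=2$,
\[
f_2\big(g\exp_p(sv)\big)=f_2(g)+s\Big(\tilde c-\frac\beta2\Big).
\]
The function $f_2$ has weight $2$ but degree only $1$ in $s$: the terms in $s^2$ cancel. We shall see that this halving is a consequence of $SL_2$-invariance. For the power $f_2^{\,p-1}$, of the required weight $2p-2$, the coefficient $[s^{p-1}]$ is therefore the \emph{leading} coefficient, $(\tilde c-\beta/2)^{p-1}$, and leading coefficients are easy to control because they are multiplicative. For $\tilde c=0$ this is $\beta^{p-1}$, as wanted.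

Nevertheless $f_2^{\,p-1}-(a_1a_2)^{p-1}$ has two defects. First, the leading coefficient depends on the parameter $\tilde c$ of $v$. Second, $(g^q)^{(2)}=qg^{(2)}+\binom q2(g^{(1)})^2$ gives $w_2(g^q)=qw_2(g)$, and $w_2(g_0)=\frac12\xi\eta[X,Y]$; so $f_2(g_0^q)=\frac12q\xi\eta$, the value of $\varphi_{f_2^{\,p-1}}$ at $T$ is $\sum_qq^{p-1}=-1$, and it cancels \eqref{eq:abvalue}. Functions that involve deeper coefficients of $g$ cure both defects.

\begin{proposition}\label{prop:Q}
Let $p\ge5$. There are a function $Q\in\mathcal P$ and an integer $e$ with $0<e<p-1$ such that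
\begin{enumerate}
\item[(a)] $[s^{p-1}]Q(g\exp_p(sv))=\omega(d,a)^{p-1}$ for all commutative $k$-algebras $R$, all $g\in\Gamma(R)$ and all $v\in\mathfrak n(R)$, where $g^{(1)}=\hat a$ and $v_1=\hat d$;
\item[(b)] $Q$ has exponent $e$.
\end{enumerate}
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:main}, given Proposition~\ref{prop:Q}]
Let $\Phi=Q-(a_1a_2)^{p-1}$. By (a) and \eqref{eq:abdefect}, $\Phi$ satisfies the hypothesis of Lemma~\ref{lem:criterion}, so $\varphi_\Phi(I)=0$. By (b), $\varphi_Q(T)=0$, so $\varphi_\Phi(T)=1$ by \eqref{eq:abvalue}. Hence $T\notin I$, and $\kappa\ne0$ by Lemma~\ref{lem:reduction}. As noted at the end of Section~\ref{sec:K}, this gives $\Sigma_{2p-1}(n)\ne0$ for $n\ge3$.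
\end{proof}

For $p=5$ the function $Q$ will be a single invariant $Q_8$ of weight $8$, with leading term $\beta^4s^4$ and exponent $2$; it does not contribute to $T$ because $1+4+9+16+25=55\equiv0\pmod5$. For other primes $Q$ is a power of $Q_8$, times one further invariant of weight $12$ when $4\nmid p-1$.

\section{Leading coefficients of invariant functions}\label{sec:top}

Call $f\in\mathcal P$ \emph{invariant} if $f(S^+g(S^+)^{-1})=f(g)$ for all $R$, all $S\in SL_2(R)$ and all $g\in\mathcal G(R)$. Invariance is used twice: to move $v_1$ to $X$, and then, through the diagonal torus of $SL_2$, to contract $g$ and $v$ to a family with only four parameters.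

For an invertible element $\lambda$ let $\delta_\lambda=\operatorname{diag}(\lambda,\lambda^{-1},1)$, and for a matrix power series $m(t)$ put $m^{(\lambda)}(t)=\delta_\lambda\,m(\lambda t)\,\delta_\lambda^{-1}$. This operation respects sums and products, and $f(g^{(\lambda)})=\lambda^rf(g)$ if $f$ is invariant and homogeneous of weight $r$. It multiplies $t^jE_{il}$ by $\lambda^{j+h_i-h_l}$, where $(h_1,h_2,h_3)=(1,-1,0)$. The shift $h_i-h_l$ is $+1$ on $X,X'$, $-1$ on $Y,Y'$, $0$ on $H,D$, $+2$ on $E_{12}$ and $-2$ on $E_{21}$. Hence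
\begin{equation}\label{eq:scaling}
\begin{array}{c|ccccccccc}
&tY&tX&t^2H&t^3Y'&t^4E_{21}&t^3X'&t^4D&t^4E_{12}&t^j\mathfrak g_j,\ j\ge5\\ \hline
\text{factor}&1&\lambda^2&\lambda^2&\lambda^2&\lambda^2&\lambda^4&\lambda^4&\lambda^6&\lambda^{i},\ i\ge j-2\ge3 .
\end{array}
\end{equation}
A bracket of $i$ factors $tX$ and any number of factors $tY$ is multiplied by $\lambda^{2i}$. The four elements with factor $\lambda^2$ are, up to scalars, $tX$ and its iterated brackets with $tY$; by \eqref{eq:table} this chain stops after $t^4E_{21}$. Let $\beta,\tilde c,\tilde\zeta,\tilde\vartheta$ be indeterminates and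
\[
\tilde V=tX+\tilde ct^2H+\tilde\zeta t^3Y'+\tilde\vartheta t^4E_{21},\qquad\text{so that }\ \tilde V^{(\lambda)}=\lambda^2\tilde V .
\]
For $f\in\mathcal P$ define the \emph{top} of $f$ as
\[
\operatorname{top}(f)=f\big(E_Y(\beta)\exp_p(\tilde V)\big)\in k[\beta,\tilde c,\tilde\zeta,\tilde\vartheta].
\]
Being an evaluation, $f\mapsto\operatorname{top}(f)$ is a ring homomorphism.

For a field $\mathbb K\supseteq k$ let $\Gamma'(\mathbb K)\supseteq\Gamma(\mathbb K)$ be the group generated by all $\exp(t\hat b)$, $b\in\mathbb K^2$. Unlike $\Gamma(\mathbb K)$, it is visibly stable under conjugation by the matrices $S^+$.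

\begin{lemma}\label{lem:top}
Let $f$ be invariant and homogeneous of weight $2m$. Let $g\in\Gamma'(\mathbb K)$ and $v\in\mathfrak n(\mathbb K)$ with $v_1=X$. Then $f(g\exp_p(sv))$ has degree at most $m$ in $s$, and the coefficient of $s^m$ is obtained from $\operatorname{top}(f)$ by substituting for $\beta$ the coefficient of $Y$ in $g^{(1)}$, and for $\tilde c,\tilde\zeta,\tilde\vartheta$ the coefficients of $t^2H$, $t^3Y'$, $t^4E_{21}$ in $v$.
\end{lemma}

\begin{proof}
Let $\beta,\tilde c,\tilde\zeta,\tilde\vartheta$ denote these values, let $\lambda$ be an indeterminate, and write $f(g\exp_p(sv))=\sum_jC_js^j$. Since $v_1=X$, the element $v$ has no component $tY$, and \eqref{eq:scaling} gives $v^{(\lambda)}=\lambda^2(\tilde V+\lambda v^*)$ with $v^*\in\mathfrak n(\mathbb K[\lambda])$. Write $g=\prod_i\exp(t(\alpha_iX+\beta_iY))$. Then $g^{(\lambda)}=\prod_i\exp(t(\lambda^2\alpha_iX+\beta_iY))$ lies in $\mathcal G(\mathbb K[\lambda])$, and its value at $\lambda=0$ is $\prod_iE_Y(\beta_i)=E_Y(\beta)$, since $\sum_i\beta_i$ is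 the coefficient of $Y$ in $g^{(1)}$. Apply the operation to $g\exp_p(\lambda^{-2}sv)$:
\[
\sum_j\lambda^{2m-2j}C_js^j=f\big(g^{(\lambda)}\exp_p(s(\tilde V+\lambda v^*))\big)\in\mathbb K[\lambda,s].
\]
No negative powers of $\lambda$ occur on the right, so $C_j=0$ for $j>m$. Setting $\lambda=0$ and $s=1$ gives $C_m=f(E_Y(\beta)\exp_p(\tilde V))$.
\end{proof}

\begin{corollary}\label{cor:top}
Let $f$ be invariant and homogeneous of weight $2m$, with $\operatorname{top}(f)=\beta^m$. Then $[s^m]f(g\exp_p(sv))=\omega(d,a)^m$ for all commutative $k$-algebras $R$, all $g\in\Gamma(R)$ and all $v\in\mathfrak n(R)$, where $g^{(1)}=\hat a$ and $v_1=\hat d$.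
\end{corollary}

\begin{proof}
Every $g\in\Gamma(R)$ is a product of factors $E_X(\xi_i)$ and $E_Y(\eta_i)$. For a fixed pattern of factors and a fixed bound on the degree of $v$ in $t$, both sides are polynomials over $k$ in the parameters $\xi_i,\eta_i$ and the coordinates of $v$. So it suffices to treat the case in which these are independent indeterminates, and we may work over the field $\mathbb K$ of rational functions in them. There $d\ne0$, so there is $S\in SL_2(\mathbb K)$ with $Sd=e_1$. Conjugation by $S^+$ does not change $f(g\exp_p(sv))$; it takes $g$ to an element of $\Gamma'(\mathbb K)$ with first coefficient $\widehat{Sa}$, and $v$ to an element of $\mathfrak n(\mathbb K)$ with first coefficient $X$. By Lemma~\ref{lem:top} the coefficient of $s^m$ is $\beta^m$, where $\beta$ is the second coordinate of $Sa$, that is $\beta=\omega(e_1,Sa)=\omega(Sd,Sa)=\omega(d,a)$.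
\end{proof}

The truncated exponential is awkward to compute with. For functions of small weight the top can be computed in characteristic $0$. Let $\mathcal P_0$ be the polynomial ring in the $g^{(r)}_{ij}$ over $\mathbb Z[\frac16]$; weight, invariance and exponent are defined as before, with $R$ a $\mathbb Z[\frac16]$-algebra. Since $p\ge5$, elements of $\mathcal P_0$ can be reduced modulo $p$, and these three properties pass to the reduction.

\begin{lemma}\label{lem:char0}
Let $f\in\mathcal P_0$ be invariant and homogeneous of weight $2m$ with $m<p$. Then the polynomial $f(e^{\beta tY}e^{\tilde V})$, computed over $\mathbb Q$, has $p$-integral coefficients, and its reduction is the top of the reduction of $f$.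
\end{lemma}

\begin{proof}
Work over $\mathbb Q[\beta,\tilde c,\tilde\zeta,\tilde\vartheta,s]$. The operation $m\mapsto m^{(\lambda)}$ fixes $tY$ and multiplies $\tilde V$ by $\lambda^2$. So replacing $s$ by $\lambda^2s$ multiplies both $f(e^{\beta tY}e^{s\tilde V})$ and $f(e^{\beta tY}\exp_p(s\tilde V))$ by $\lambda^{2m}$, and each is $s^m$ times its value at $s=1$. The two expressions agree modulo $s^p$, and $m<p$, so $f(e^{\beta tY}e^{\tilde V})=f(e^{\beta tY}\exp_p(\tilde V))$. The right side has no $p$ in its denominators and reduces to the top.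
\end{proof}

\section{Invariants whose top is a power of $\beta$}\label{sec:Q}

By Corollary~\ref{cor:top} we need an invariant of weight $2p-2$ with top $\beta^{p-1}$ and small exponent. A homogeneous polynomial of degree $e$ in the entries of $\log g$ has exponent $e$, since $\log g^q=q\log g$. So we look for invariants of low degree in $\log g$ and high weight, and we must avoid the denominators $5,7,\dots$ of the logarithm.

With $h=g-1$ let
\[
w_r=[t^r]\Big(h-\frac{h^2}2+\frac{h^3}3-\frac{h^4}4\Big),\qquad1\le r\le5 .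
\]
If $g^{(1)}\in\mathfrak g_1$, then $[t^5]h^5=(g^{(1)})^5=0$, so over $\mathbb Q$ we have $w_r=[t^r]\log g$ for $r\le5$. Let $u_r$ be the vector formed by the first two entries of the third column of $w_r$, let $\nu$ be the upper left $2\times2$ block of $w_4$, and let $\operatorname{tr}_r=[t^r]\operatorname{tr}g$. Information from beyond $t^5$ will be taken from traces, which have no denominators. Define
\[
\begin{gathered}
f_2=\tfrac12(w_2)_{33},\qquad f_4=\operatorname{tr}_4,\qquad f_8=\operatorname{tr}_8-\tfrac1{12}\operatorname{tr}_4^2,\\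
\Omega_6=\omega(u_1,u_5),\qquad\Omega_8=\omega(u_3,u_5),\qquad N_8=\operatorname{tr}(\nu^2).
\end{gathered}
\]
These lie in $\mathcal P_0$ and are homogeneous, the subscript being the weight. They are invariant, since conjugation by $S^+$ turns $u_r$ into $Su_r$ and $\nu$ into $S\nu S^{-1}$, and fixes $(w_2)_{33}$ and the traces. Their half-weights $m$ are at most $4<p$, so Lemma~\ref{lem:char0} applies to them.

\subsection*{Exponents}
The next proof also explains the correction term in $f_8$.

\begin{lemma}\label{lem:exponent}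
The function $f_2$ has exponent $1$, and $f_4,f_8,\Omega_6,\Omega_8,N_8$ have exponent $2$.
\end{lemma}

\begin{proof}
It suffices to prove the identities over $\mathbb Q[\xi,\eta]$. We have $(g_0^q)^{(1)}=q(\xi X+\eta Y)\in\mathfrak g_1$, so $w_r(g_0^q)=[t^r]\log g_0^q=q\,w_r(g_0)$ for $r\le5$. This settles $f_2$, which is linear in the $w_r$, and $\Omega_6,\Omega_8,N_8$, which are quadratic.

For the traces, $E_X(\xi)=1+\xi tX+\frac12\xi^2t^2E_{12}$ and $E_Y(\eta)=1+\eta tY-\frac12\eta^2t^2E_{21}$. The matrices $X$, $Y$, $E_{12}$, $E_{21}$, $XY=-E_{11}+E_{33}$, $XE_{21}=E_{31}$ and $E_{12}Y=E_{13}$ have trace $0$, and $E_{12}E_{21}=E_{11}$. So $\operatorname{tr}g_0=3-\epsilon$ with $\epsilon=\frac14\xi^2\eta^2t^4$. Also $\operatorname{tr}g_0^{-1}=\operatorname{tr}(E_Y(-\eta)E_X(-\xi))=\operatorname{tr}(E_X(-\xi)E_Y(-\eta))=3-\epsilon$, and $\det g_0=1$ because both factors are unipotent. The characteristic polynomial of $g_0$ is therefore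
\[
\lambda^3-(3-\epsilon)\lambda^2+(3-\epsilon)\lambda-1=(\lambda-1)\big(\lambda^2-(2-\epsilon)\lambda+1\big),
\]
and $s_q=\operatorname{tr}g_0^q-1$, the $q$-th power sum of the roots of the quadratic factor, satisfies $s_0=2$, $s_1=2-\epsilon$, $s_{q+1}+s_{q-1}=s_1s_q$. This is the recurrence of $2\cosh q\theta=2+q^2\theta^2+\frac1{12}q^4\theta^4+\cdots$, a power series in $\Theta=\theta^2$. Let $\Theta\in\epsilon\mathbb Q[[\epsilon]]$ be the solution of $2+\Theta+\frac1{12}\Theta^2+\dots=2-\epsilon$, so $\Theta=-\epsilon-\frac1{12}\epsilon^2+O(\epsilon^3)$. Then $s_q=2+q^2\Theta+\frac1{12}q^4\Theta^2+O(\epsilon^3)$ for all $q$. With $\Theta_r=[t^r]\Theta$, and since $\Theta$ is a series in $t^4$ without constant term,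
\[
\operatorname{tr}_4(g_0^q)=q^2\Theta_4,\qquad\operatorname{tr}_8(g_0^q)=q^2\Theta_8+\tfrac1{12}q^4\Theta_4^2 .
\]
Hence $f_4(g_0^q)=q^2\Theta_4$ and $f_8(g_0^q)=q^2\Theta_8$.
\end{proof}

\subsection*{Tops}
The formulas are simplest in parameters adapted to the symmetric product $e^{\beta tY/2}e^Ve^{\beta tY/2}$, whose logarithm has half as many terms. Put
\[
c=\tilde c-\tfrac12\beta,\qquad\zeta=\tilde\zeta+\tfrac32\beta\tilde c-\tfrac38\beta^2,\qquad\vartheta=\tilde\vartheta+\beta\tilde\zeta+\tfrac34\beta^2\tilde c-\tfrac18\beta^3,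
\]
and $\tau=3c^2+2\zeta-\frac14\beta^2$.

\begin{lemma}\label{lem:tops}
The tops of the six functions are
\[
\begin{gathered}
f_2:\ c,\qquad f_4:\ \tau,\qquad f_8:\ \tfrac1{48}\beta^2\tau,\qquad N_8:\ \tfrac18\beta^2c^2,\\
\Omega_6:\ \tfrac1{12}\beta\big(5\zeta+9c^2-\tfrac38\beta^2\big),\qquad\Omega_8:\ \tfrac1{16}\beta^2\big(\zeta+3c^2-\tfrac1{24}\beta^2\big).
\end{gathered}
\]
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:char0} we evaluate the functions at $e^{\mathbf y}e^{\tilde V}$ over $\mathbb Q$, where $\mathbf y=\beta tY$.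

\emph{Symmetrization.} We have $e^{\mathbf y}e^{\tilde V}=e^{\mathbf y/2}e^Ve^{\mathbf y/2}$ with $V=e^{\mathbf y/2}\tilde Ve^{-\mathbf y/2}=e^{\operatorname{ad}\mathbf y/2}\tilde V$, where $(\operatorname{ad}u)u'=[u,u']$. By \eqref{eq:table}, $\operatorname{ad}Y$ acts by $X\mapsto-H$, $H\mapsto3Y'$, $Y'\mapsto2E_{21}$, $E_{21}\mapsto0$. With $\mu=\beta/2$, the operator $e^{\mu\operatorname{ad}tY}$ sends $tX$ to $tX-\mu t^2H-\frac32\mu^2t^3Y'-\mu^3t^4E_{21}$, sends $t^2H$ to $t^2H+3\mu t^3Y'+3\mu^2t^4E_{21}$, and sends $t^3Y'$ to $t^3Y'+2\mu t^4E_{21}$. Collecting terms, $V=tX+ct^2H+\zeta t^3Y'+\vartheta t^4E_{21}$.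

\emph{The logarithm.} Let $w=w(r)=\log(e^{r\mathbf y/2}e^Ve^{r\mathbf y/2})$, and let a dot denote $d/dr$. Then $(e^w)^{\displaystyle\cdot}=\frac12(\mathbf ye^w+e^w\mathbf y)$, so $e^{-w}(e^w)^{\displaystyle\cdot}=\frac12(e^{-\operatorname{ad}w}+1)\mathbf y$. The standard formula for the derivative of the exponential is $e^{-w}(e^w)^{\displaystyle\cdot}=\frac{1-e^{-\operatorname{ad}w}}{\operatorname{ad}w}\dot w$. Since $\frac z{1-e^{-z}}\cdot\frac{1+e^{-z}}2=\frac z2\coth\frac z2=1+\frac{z^2}{12}-\frac{z^4}{720}+O(z^6)$,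
\[
\dot w=\mathbf y+\tfrac1{12}[w,[w,\mathbf y]]-\tfrac1{720}(\operatorname{ad}w)^4\mathbf y+O(t^7),\qquad w(0)=V.
\]
Write $w=\sum_jt^jw_j$ and solve degree by degree, using \eqref{eq:table}.

Degrees $1$ and $2$: $\dot w_1=\beta Y$ and $\dot w_2=0$, so $w_1=X+r\beta Y$ and $w_2=cH$. Note that $[w_1,Y]=H$ and $[w_2,Y]=-3cY'$.

Degree $3$: $\dot w_3=\frac\beta{12}[w_1,H]=\frac\beta4(X'+r\beta Y')$, so $w_3=\mu_1X'+\mu_2Y'$ with $\mu_1=\frac14r\beta$ and $\mu_2=\zeta+\frac18r^2\beta^2$.

Degree $4$: $\dot w_4=\frac\beta{12}\big([w_1,[w_2,Y]]+[w_2,[w_1,Y]]\big)=\frac\beta{12}[w_1,-3cY']=-\frac{\beta c}4(D+2r\beta E_{21})$, so $w_4=\vartheta E_{21}-\frac{\beta c}4(rD+r^2\beta E_{21})$.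

Degree $5$: the fourth-order term vanishes. Indeed $w_1=\hat b$ with $b=(1,r\beta)$, and by \eqref{eq:brackets} the operator $\operatorname{ad}\hat b$ sends $Y\mapsto H\mapsto3\check b\mapsto-6\,b\omega_b\mapsto6\,\omega(b,b)\,\hat b=0$. For the second-order terms, $[w_3,Y]=-\mu_1D-2\mu_2E_{21}$, and
\[
\begin{gathered}
{}[w_1,[w_3,Y]]=\mu_1X+(2\mu_2-r\beta\mu_1)Y,\qquad[w_3,[w_1,Y]]=3\mu_1X+3\mu_2Y,\\
[w_2,[w_2,Y]]=-3c^2[H,Y']=9c^2Y .
\end{gathered}
\]
Therefore $\dot w_5=\frac\beta{12}\big(4\mu_1X+(5\mu_2-r\beta\mu_1+9c^2)Y\big)=\frac\beta{12}\big(r\beta X+(5\zeta+9c^2+\frac38r^2\beta^2)Y\big)$, with $w_5(0)=0$.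

At $r=1$, since $X,X'$ contribute $e_1$ and $Y,Y'$ contribute $e_2$ to the vectors $u_j$,
\[
u_1=(1,\beta),\qquad u_3=\big(\tfrac14\beta,\ \zeta+\tfrac18\beta^2\big),\qquad u_5=\tfrac1{12}\beta\big(\tfrac12\beta,\ 5\zeta+9c^2+\tfrac18\beta^2\big),
\]
and $\nu$ is lower triangular with diagonal entries $-\frac14\beta c,\ \frac14\beta c$. So $f_2=\frac12(cH)_{33}=c$, $N_8=2\cdot\frac1{16}\beta^2c^2$, $\Omega_6=\frac1{12}\beta\big(5\zeta+9c^2+\frac18\beta^2-\frac12\beta^2\big)$, and
\[
\Omega_8=\tfrac1{12}\beta\Big(\tfrac14\beta\big(5\zeta+9c^2+\tfrac18\beta^2\big)-\tfrac12\beta\big(\zeta+\tfrac18\beta^2\big)\Big)=\tfrac1{12}\beta^2\Big(\tfrac34\zeta+\tfrac94c^2-\tfrac1{32}\beta^2\Big),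
\]
as claimed.

\emph{The traces.} We have $\operatorname{tr}(e^{\mathbf y/2}e^Ve^{\mathbf y/2})=\operatorname{tr}(e^{\mathbf y}e^V)$ and $e^{\mathbf y}=1+\beta tY-\frac12\beta^2t^2E_{21}$. For any matrix $M$, $\operatorname{tr}(YM)=M_{32}-M_{13}$ and $\operatorname{tr}(E_{21}M)=M_{12}$. Let $V_1$ be the value of $V$ at $t=1$:
\[
V_1=\begin{pmatrix}-c&0&1\\ \vartheta&-c&\zeta\\ \zeta&1&2c\end{pmatrix},\qquad
V_1^2=\begin{pmatrix}c^2+\zeta&1&c\\ \zeta^2-2c\vartheta&c^2+\zeta&\vartheta+c\zeta\\ \vartheta+c\zeta&c&4c^2+2\zeta\end{pmatrix}.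
\]
Comparing entries gives $V=t^2\delta_t^{-1}V_1\delta_t$, so $(V^j)_{il}=t^{2j-h_i+h_l}(V_1^j)_{il}$. In particular $\operatorname{tr}V^j$ is a multiple of $t^{2j}$, $(V^j)_{12}$ is a multiple of $t^{2j-2}$, and $(V^j)_{13}$ and $(V^j)_{32}$ carry the same power $t^{2j-1}$. As $\operatorname{tr}V_1=0$, the Cayley--Hamilton theorem gives $V_1^3=\chi_2V_1+\chi_3$ with scalars $\chi_3$ and $\chi_2=\frac12\operatorname{tr}V_1^2=3c^2+2\zeta$.

Every power of $V_1$ is a combination of $1,V_1,V_1^2$, and in each of these the entries $(3,2)$ and $(1,3)$ agree. So $\operatorname{tr}(Ye^V)=0$. The entries $(1,2)$ of $V_1,V_1^2,V_1^3,V_1^4=\chi_2V_1^2+\chi_3V_1$ are $0,1,0,\chi_2$, so $(e^V)_{12}=\frac12t^2+\frac1{24}\chi_2t^6+O(t^8)$. The traces of $V_1^2,V_1^3,V_1^4$ are $2\chi_2,3\chi_3,2\chi_2^2$, so $\operatorname{tr}e^V=3+\chi_2t^4+\frac12\chi_3t^6+\frac1{12}\chi_2^2t^8+O(t^{10})$. Hence $\operatorname{tr}_4=\chi_2-\frac14\beta^2=\tau$, $\operatorname{tr}_8=\frac1{12}\chi_2^2-\frac1{48}\beta^2\chi_2$, and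
\[
f_8=\tfrac1{12}\chi_2^2-\tfrac1{48}\beta^2\chi_2-\tfrac1{12}\big(\chi_2^2-\tfrac12\beta^2\chi_2+\tfrac1{16}\beta^4\big)=\tfrac1{48}\beta^2\big(\chi_2-\tfrac14\beta^2\big).\qedhere
\]
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:Q}]
The tops of $\Omega_8,f_8,N_8$ are combinations of the three monomials $\beta^2\zeta$, $\beta^2c^2$, $\beta^4$, so we can solve for $\beta^4$. Let
\[
Q_8=192\,\Omega_8-288f_8-144N_8 .
\]
Its top is $\big(12\beta^2\zeta+36\beta^2c^2-\frac12\beta^4\big)-\big(18\beta^2c^2+12\beta^2\zeta-\frac32\beta^4\big)-18\beta^2c^2=\beta^4$, and its exponent is $2$ by Lemma~\ref{lem:exponent}.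

Powers of $Q_8$ reach $\beta^{p-1}$ only if $4\mid p-1$. For the other primes we need a top $\beta^j$ with $j\equiv2\pmod4$. In weight $4$, no combination of the tops $c^2$ of $f_2^2$ and $\tau$ of $f_4$ equals $\beta^2$, because $\zeta$ occurs only in $\tau$; so we go to weight $12$. Let
\[
U_4=10f_4+6f_2^2,\qquad U_8=480f_8+48N_8,\qquad Q_{12}=(48\,\Omega_6)^2-U_4U_8-2U_4Q_8 .
\]
The top of $U_4$ is $U=10\tau+6c^2=36c^2+20\zeta-\frac52\beta^2$. The top of $U_8$ is $10\beta^2\tau+6\beta^2c^2=\beta^2U$, and the top of $48\,\Omega_6$ is $\beta(20\zeta+36c^2-\frac32\beta^2)=\beta(U+\beta^2)$. So the top of $Q_{12}$ is $\beta^2(U+\beta^2)^2-\beta^2U^2-2\beta^4U=\beta^6$. Each of $\Omega_6,U_4,U_8,Q_8$ has exponent $2$, so $Q_{12}$ has exponent $4$.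

Let $Q$ be the reduction modulo $p$ of
\[
Q_8^{(p-1)/4}\quad\text{if }p\equiv1\pmod4,\qquad\qquad Q_8^{(p-7)/4}Q_{12}\quad\text{if }p\equiv3\pmod4,
\]
where $p\ge7$ in the second case. Then $Q$ is invariant and homogeneous of weight $2(p-1)$, with top $\beta^{p-1}$, because $4\cdot\frac{p-1}4=4\cdot\frac{p-7}4+6=p-1$. Corollary~\ref{cor:top} gives (a). The exponent of $Q$ is $e=2\cdot\frac{p-1}4=\frac{p-1}2$ or $e=2\cdot\frac{p-7}4+4=\frac{p+1}2$, and $0<e<p-1$ in both cases.
\end{proof}

This completes the proof of Theorem~\ref{thm:main}. The hypothesis $p\ge5$ entered through the denominators $2$ and $3$ of the six functions, through the condition $m\le4<p$ in Lemma~\ref{lem:char0}, and through the existence of the products defining $Q$. By Remark~\ref{rem:p3} no functional of the required kind exists for $p=3$.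

\section{Other multidegrees and the remaining pairs $(p,n)$}\label{sec:dim}

We now prove Theorem~\ref{thm:dim}. The element $\kappa$ is one specialization of $\bar K_{2p-1}$. We show that the image of $\bar K_{2p-1}$ in $\Lambda$ is symmetric in its arguments, and then pass from one multidegree to another by polarization. Let $z_1,\dots,z_n$ be the generators of $\Lambda(n)$. An element of the free Lie algebra is \emph{multihomogeneous} if it is homogeneous in each generator separately.

\begin{lemma}\label{lem:linear}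
Let $p$ be any prime.
\begin{enumerate}
\item[(a)] The ideal $J$ of the free Lie algebra that defines $\Lambda(n)$ is spanned by multihomogeneous elements, so $\Lambda(n)$ is graded by multidegree.
\item[(b)] The identity $\sum_{\sigma\in S_{p-1}}[u,v_{\sigma(1)},\dots,v_{\sigma(p-1)}]=0$ holds in $\Lambda(n)$, and $\Lambda(n)\otimes k[\mu]$ satisfies the Engel identity.
\end{enumerate}
\end{lemma}

\begin{proof}
Expand $[u,v,\dots,v]$ with $v=\sum_i\mu_iv_i$. This is a polynomial of degree at most $p-1$ in each $\mu_i$, and its value at every point with $\mu_i\in\mathbb F_p$ lies in $J$. The Vandermonde matrix of the $p$ elements of $\mathbb F_p$ is invertible, so, treating one variable at a time, every coefficient lies in $J$. For (a), let $u$ and $v$ be arbitrary with multihomogeneous components $u_j$ and $v_i$. Then $[u,v,\dots,v]$ is the sum of the coefficients that belong to the $u_j$, and these are multihomogeneous elements of $J$. So $J$ is generated, hence spanned, by multihomogeneous elements. For (b), take the coefficient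 of $\mu_1\cdots\mu_{p-1}$. The resulting identity is multilinear, so it holds in $\Lambda(n)\otimes k[\mu]$; setting all $v_i$ equal gives $(p-1)!$ times the Engel identity.
\end{proof}

\begin{lemma}\label{lem:symmetric}
The image of $\bar K_{2p-1}$ in $\Lambda(2p-1)$ is invariant under all permutations of $x_1,\dots,x_{2p-1}$.
\end{lemma}

\begin{proof}
Let $N=2p-1$ and $y=[x_i,x_{i+1}]$. Modulo the ideal spanned by monomials with a repeated letter,
\[
(1+x_i)(1+x_{i+1})\equiv(1+x_{i+1})(1+x_i)(1+y).
\]
Substitute this into $\big((1+x_1)\cdots(1+x_N)\big)^p$ and take the multilinear part modulo $p$. A multilinear term either does not use $y$, or uses $y$ once and then uses neither $x_i$ nor $x_{i+1}$ separately. Hence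
\[
\bar K_N(\dots,x_i,x_{i+1},\dots)=\bar K_N(\dots,x_{i+1},x_i,\dots)+\bar K_{N-1}(x_1,\dots,x_{i-1},y,x_{i+2},\dots,x_N).
\]
By Proposition~\ref{prop:K} the image of $\bar K_{2p-2}$ in $\Lambda(2p-2)$ lies in $\Sigma_{2p-2}(2p-2)$, which is $0$ by Sanov's theorem. The last term is its image under a homomorphism $\Lambda(2p-2)\to\Lambda(2p-1)$, so it is $0$. Adjacent transpositions generate the symmetric group.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:dim}]
\emph{The lower bound.} Let $p\ge5$. For $\alpha\in\mathbb Z_{\ge0}^n$ with $\sum\alpha_i=2p-1$ let $\kappa_\alpha\in\Sigma_{2p-1}(n)$ be the value of $\bar K_{2p-1}$ when $\alpha_i$ of the arguments are set equal to $z_i$. By Lemma~\ref{lem:symmetric} it does not matter which. For $i\ne j$, Lemma~\ref{lem:linear}(b) provides a homomorphism $\Lambda(n)\to\Lambda(n)\otimes k[\mu]$ with $z_i\mapsto z_i+\mu z_j$ that fixes the other generators; let $\delta_{ij}\colon\Lambda(n)\to\Lambda(n)$ be its coefficient of $\mu$. By multilinearity, $\delta_{ij}\kappa_\alpha$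 is the sum of the $\alpha_i$ elements obtained by replacing one argument $z_i$ by $z_j$, so $\delta_{ij}\kappa_\alpha=\alpha_i\kappa_{\alpha-e_i+e_j}$, with $e_i$ the unit vectors of $\mathbb Z^n$. Hence
\begin{equation}\label{eq:move}
1\le\alpha_i\le p-1\ \text{ and }\ \kappa_{\alpha-e_i+e_j}\ne0\quad\Longrightarrow\quad\kappa_\alpha\ne0 .
\end{equation}

Now let all $\alpha_i\le p-1$. Since $\alpha_1+\alpha_2\le2p-2$, there is an index $i\ge3$ with $\alpha_i\ge1$. We show $\kappa_\alpha\ne0$ by descending induction on $\alpha_1+\alpha_2$. If $\alpha_1+\alpha_2=2p-2$, then $\alpha=(p-1)(e_1+e_2)+e_i$, and $\kappa_\alpha$ is the image of $\kappa$ under the injective homomorphism $\Lambda(3)\to\Lambda(n)$ with $x\mapsto z_1$, $y\mapsto z_2$, $z\mapsto z_i$; it is nonzero by the proof of Theorem~\ref{thm:main}. Otherwise choose $j\in\{1,2\}$ with $\alpha_j<p-1$. All entries of $\alpha-e_i+e_j$ lie between $0$ and $p-1$, so $\kappa_{\alpha-e_i+e_j}\ne0$ by induction, and \eqref{eq:move} applies. The elements $\kappa_\alpha$ have distinct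 multidegrees, so they are linearly independent by Lemma~\ref{lem:linear}(a). This proves the bound. For $n=3$, the substitution $\alpha_i\mapsto p-1-\alpha_i$ turns the set in question into the set of triples of nonnegative integers with sum $3(p-1)-(2p-1)=p-2$, of which there are $\binom p2$.

\emph{The classification.} For $p\ge5$ and $n\ge3$ use Theorem~\ref{thm:main}. For $p\ge5$ and $n=2$, $\Sigma_{2p-1}(2)=0$ by Kostrikin's theorem. For $n=1$, $\Lambda_m(1)=0$ for $m\ge2$. For $p=2$ the Engel identity reads $[u,v]=0$, so $\Lambda_m(n)=0$ for $m\ge2$, in particular for $m=3$.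

Let $p=3$. Lemma~\ref{lem:linear}(b) gives $[u,v,w]=-[u,w,v]$. So $[a,b,c]$ changes sign under the transpositions of $a,b$ and of $b,c$, hence under all transpositions, and it is invariant under cyclic permutations. Taking $u=[a,b]$ shows that $f=[a,b,c,d]$ also changes sign when $c,d$ are interchanged, so $f$ is multiplied by the sign of any permutation of its four arguments. We compute $[[a,b],[c,d]]$ in two ways. By the Jacobi identity it equals $[a,b,c,d]-[a,b,d,c]=2f$. By cyclic invariance of the triple bracket it equals $[[c,d],a,b]=[c,d,a,b]=f$, since $(a,b,c,d)\mapsto(c,d,a,b)$ is a product of two transpositions. Hence $f=0$, so $\Lambda_m(n)=0$ for $m\ge4$, and $\Sigma_5(n)=0$.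
\end{proof}
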